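\title{Finite representation type of finite rings is decidable}

\begin{abstract}
We show that a single algorithm decides, from the addition and multiplication tables of a finite ring, whether the ring has only finitely many finitely generated indecomposable modules up to isomorphism. For a ring of order $p^D$ and finite type, the indecomposable modules have order at most $p^{B(D)}$, where $B$ is a computable function that does not depend on the prime $p$. The bound is first obtained for algebras over algebraically closed fields of characteristic $0$, from the second Brauer--Thrall theorem and quantifier elimination. It is then carried over to finite rings by a transfer theorem: an algebra of finite length and finite type over the Witt vectors of an algebraically closed field has a partner in characteristic $0$, built from the mesh category of its Auslander--Reiten quiver, with the same number of indecomposable modules and the same composition lengths.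
\end{abstract}

\section{Introduction}\label{sec:intro}

Rings are associative with identity, and modules are unital, finitely generated left modules unless something else is said. A nonzero module is \emph{indecomposable} if it is not the direct sum of two nonzero submodules. A ring is of \emph{finite representation type}, or of \emph{finite type} for short, if it has only finitely many indecomposable modules up to isomorphism. Over a finite ring every module is finite and is a direct sum of indecomposables, so finite type means that a finite list describes all modules. This paper answers the following question.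

\begin{quote}
\emph{Is there a single algorithm that takes as input an arbitrary finite ring $R$, given by its addition and multiplication tables, and decides whether $R$ is of finite type?}
\end{quote}

The answer is yes. Both outcomes occur for very small rings. By the structure theorem for modules over principal ideal domains, $\mathbb Z/p^n$ has the $n$ indecomposables $\mathbb Z/p^i$, and for a field $K$ the ring $K[t]/(t^n)$ has the $n$ indecomposables $K[t]/(t^i)$, where $1\le i\le n$. On the other side stands the following example.

\begin{example}\label{ex:wild}
Let $K$ be a field and $R=K[x,y]/(x,y)^2$. Let $V=K^n$, let $T$ be a single Jordan block of size $n$ with eigenvalue $\mu\in K$, and make $V\oplus V$ an $R$-module by $x(v,w)=(0,v)$ and $y(v,w)=(0,Tv)$. An endomorphism $f$ preserves the image $0\oplus V$ of $x$, so $f(v,w)=(av,cv+dw)$; commuting with $x$ means $d=a$, and commuting with $y$ then means $aT=Ta$. The maps with $a=0$ form an ideal of square zero, and the maps $a$ commuting with $T$ form the local ring $K[t]/(t-\mu)^n$. If $f$ is idempotent, then $a\in\{0,1\}$, so $f$ or $1-f$ is an idempotent of square zero, that is, zero. Hence $V\oplus V$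 is indecomposable of dimension $2n$, and $R$ is not of finite type. For $n=1$ the module is killed by $y-\mu'x$ only for $\mu'=\mu$, so different $\mu$ give non-isomorphic modules; over an infinite field there are infinitely many indecomposables of dimension $2$.
\end{example}

A finite ring $R$ is the product of its $p$-primary parts, the ideals of elements killed by a power of $p$, and these can be read off from the tables. The identities of the parts are central idempotents with sum $1$, so an indecomposable module is a module over exactly one part, and $R$ is of finite type if and only if every part is. We may therefore assume $|R|=p^D$ with $D\ge1$. The order of a module $M$ is then a power of $p$, and we put $\lambda(M)=\log_p|M|$.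

There are only finitely many modules of each order, so $R$ is of finite type if and only if $\lambda$ is bounded on the indecomposables. Lemma~\ref{lem:gap} below shows that the sizes of indecomposables cannot jump: if $b\ge D$ and no indecomposable has $b<\lambda\le(D^2+1)b$, then none has $\lambda>b$. Testing $b=D,D+1,\dots$ in turn gives a procedure that stops exactly when $R$ is of finite type. What is missing is a rule for when to give up. For fixed $p$ and $D$ there are finitely many rings of order $p^D$, so some bound for the indecomposables over those of finite type exists; the question is whether such a bound can be computed. This is no loss of generality: given a decision procedure, one lists the rings of order $p^D$ of finite type, runs the search on each, and obtains a computable bound. The similarity between $\mathbb Z/p^n$ and $K[t]/(t^n)$ suggests that neither the prime nor the characteristic should influence the bound, and this is what happens.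

\begin{theorem}\label{thm:A}
There is a computable function $B:\mathbb N_{\ge1}\to\mathbb N$ with $B(D)\ge D$, independent of $p$, such that for every finite ring $R$ with $|R|=p^D$ the following are equivalent:
\begin{enumerate}
\item[(1)] $R$ is of finite type;
\item[(2)] every indecomposable $R$-module $M$ has $\lambda(M)\le B(D)$;
\item[(3)] no indecomposable $R$-module $M$ satisfies $B(D)<\lambda(M)\le(D^2+1)B(D)$.
\end{enumerate}
\end{theorem}

\begin{corollary}\label{cor:decide}
There is an algorithm that decides, for an arbitrary finite ring given by its tables, whether it is of finite type.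
\end{corollary}

\begin{proof}
Compute the nonzero primary parts. For a part $R$ of order $p^D$, list all addition tables and $R$-action tables on sets of at most $p^{(D^2+1)B(D)}$ elements that satisfy the module axioms. A nonzero module is indecomposable if and only if its finite endomorphism ring has no idempotent other than $0$ and $1$, and this is found by search. So condition (3) of Theorem~\ref{thm:A} can be tested for each part.
\end{proof}

The function $B$ is proved to be computable; we give no closed form for it and do not claim that it is sharp.

To compute a bound one needs a finite certificate for \emph{infinite} type. Over an algebraically closed field of characteristic $0$ the second Brauer--Thrall theorem \cite{Bautista} provides one: infinitely many indecomposables of one fixed dimension, as at the end of Example~\ref{ex:wild}. Section~\ref{sec:char0} turns this into a computable bound for such fields. A finite ring never shows this certificate, and a ring like $\mathbb Z/p^2$ is not an algebra over any field. We therefore extend scalars to the Witt vectors of $\overline{\mathbb F}_p$ and apply the following transfer theorem, which is the main part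 of the work. Recall that for a perfect field $k$ of characteristic $p$ the ring $W(k)$ of Witt vectors is a complete discrete valuation ring of characteristic $0$ with maximal ideal $(p)$ and residue field $k$, and that $W(\mathbb F_p)=\mathbb Z_p$. We write $\ell_W$ and $\ell_S$ for composition lengths.

\begin{theorem}\label{thm:B}
Let $k$ be an algebraically closed field of characteristic $p$, let $W=W(k)$, and let $S\ne0$ be a $W$-algebra of finite length over $W$ which is of finite type. Let $P_1,\dots,P_s$ be the indecomposable projective $S$-modules and $d=\sum_{i,j}\ell_W\operatorname{Hom}_S(P_i,P_j)$. Then for every field $L$ of characteristic $0$ there are an $L$-algebra $A$ of finite type with $\dim_LA=d$ and a bijection $X\mapsto M_X$ from the indecomposable $S$-modules to the indecomposable $A$-modules, up to isomorphism, with $\dim_LM_X=\ell_S(X)$.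
\end{theorem}

For $S=W/p^n$ one has $d=n$, and $A=L[t]/(t^n)$ with $W/p^i\mapsto L[t]/(t^i)$ has the stated properties. In general $A$ is cut out of the mesh category $L(\Gamma)$ of the Auslander--Reiten quiver $\Gamma$ of $S$, a category defined by generators and relations over $\mathbb Z$ and hence over any commutative ring (Section~\ref{sec:mesh}). The proof also gives the following supplement, which Theorem~\ref{thm:A} does not need. In it, $\operatorname{rad}^n$ denotes the powers of the ideal of non-isomorphisms between indecomposable $S$-modules, and the subscript $n$ denotes the part of degree $n$ for the grading by path length.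

\begin{theorem}\label{thm:C}
Let $S$ be as in Theorem~\ref{thm:B}, with quiver $\Gamma$ as in Section~\ref{sec:mesh}, and let $Z,X$ be vertices of $\Gamma$.
\begin{enumerate}
\item[(1)] $W(\Gamma)(Z,X)$ is a free $W$-module of rank $\ell_W\operatorname{Hom}_S(Z,X)$.
\item[(2)] $\dim_k\operatorname{rad}^n(Z,X)/\operatorname{rad}^{n+1}(Z,X)=\dim_kk(\Gamma)_n(Z,X)$ for all $n$.
\item[(3)] The conclusion of Theorem~\ref{thm:B} holds for every field $L$ of characteristic $0$ or $p$, and the multiplicity of the $i$-th simple $A$-module, the top of $M_{P_i}$, in $M_X$ equals the multiplicity of the top of $P_i$ in $X$.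
\end{enumerate}
\end{theorem}

Section~\ref{sec:model} works out the case $S=W/p^2$ by hand. Sections~\ref{sec:mesh}--\ref{sec:algebra} prove Theorem~\ref{thm:B}, Section~\ref{sec:finite} proves Theorem~\ref{thm:A}, and Section~\ref{sec:free} proves Theorem~\ref{thm:C}.

\section{Almost split maps and a gap lemma}\label{sec:AR}

We recall what we need from Auslander--Reiten theory; the reference for all of it is \cite{ARS}. An \emph{Artin algebra} is an algebra $\Lambda$ that is finitely generated as a module over a commutative artinian ring; ours are defined over $\mathbb Z/p^n$, over $W/p^n$, or over a field. Modules over $\Lambda$ have finite length and projective covers, indecomposables have local endomorphism rings, and the Krull--Schmidt theorem holds. There is a duality $X\mapsto X^\vee$ between left and right modules; it is $\operatorname{Hom}_{\mathbb Z}(-,\mathbb Q/\mathbb Z)$ for a finite ring and the vector space dual for an algebra over a field. If $P_1\to P_0\to X\to0$ is a minimal projective presentation and $P^*=\operatorname{Hom}_\Lambda(P,\Lambda)$, the \emph{transpose} $\operatorname{Tr}X$ is the cokernel of $P_0^*\to P_1^*$, a module on the other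 side. One puts $\tau X=(\operatorname{Tr}X)^\vee$ and $\tau^{-1}X=\operatorname{Tr}(X^\vee)$.

A map $g:E\to X$ is \emph{right almost split} if it is not a split epimorphism and every map $V\to X$ that is not a split epimorphism factors through $g$. It is \emph{minimal} if in addition $gh=g$ forces $h\in\operatorname{End}(E)$ to be an automorphism. Reversing the arrows defines (minimal) \emph{left almost split} maps $X\to E$. Let $X$ be indecomposable.
\begin{enumerate}
\item[(AR1)] There are a minimal right almost split map $E\to X$ and a minimal left almost split map $X\to E'$, each unique up to an isomorphism of $E$ or $E'$.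
\item[(AR2)] If $X$ is not projective, the minimal right almost split map $E\to X$ is surjective, its kernel is isomorphic to $\tau X$, and the inclusion of the kernel is minimal left almost split. The sequence $0\to\tau X\to E\to X\to0$ is called \emph{almost split}. The map $\tau$ is a bijection from the isomorphism classes of non-projective indecomposables to those of non-injective indecomposables, with inverse $\tau^{-1}$.
\item[(AR3)] If $X$ is projective, the inclusion $\operatorname{rad}X\to X$ is minimal right almost split. If $X$ is injective, the projection $X\to X/\operatorname{soc}X$ is minimal left almost split.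
\item[(HS)] (Harada--Sai lemma.) A composite of $2^b-1$ non-isomorphisms between indecomposable modules of composition length at most $b$ is zero.
\end{enumerate}

The gap lemma rests on two observations: one step along a left almost split map multiplies the size by at most $D^2+1$, and by (HS) a nonzero map cannot be pushed along such steps forever among small modules.

\begin{lemma}\label{lem:gap}
Let $\Lambda\ne0$ be either a finite ring of order $p^D$, with size function $\lambda=\log_p|\cdot|$, or an algebra of dimension $D$ over a field, with size function $\lambda=\dim$. Let $b\ge D$, and suppose that no indecomposable module has size in the interval $(b,(D^2+1)b]$. Then all indecomposable modules have size at most $b$.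
\end{lemma}

\begin{proof}
In both cases $\lambda$ is additive on exact sequences, bounds the composition length and hence the number of generators, and is preserved by the duality. Let $X$ be a left or right module with minimal presentation $P_1\to P_0\to X\to0$. Since $X$ has at most $\lambda(X)$ generators, $P_0$ is a direct summand of $\Lambda^{\lambda(X)}$, and $\lambda(P_0)\le D\lambda(X)$. The kernel of $P_0\to X$ has size at most $D\lambda(X)$, so its projective cover $P_1$ is a summand of $\Lambda^{D\lambda(X)}$, and so is $P_1^*$ on the other side. As $\operatorname{Tr}X$ is a quotient of $P_1^*$, we get $\lambda(\operatorname{Tr}X)\le D^2\lambda(X)$, and therefore $\lambda(\tau^{-1}X)\le D^2\lambda(X^\vee)=D^2\lambda(X)$.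

Let $\mathcal X$ be the class of indecomposables of size at most $b$. It contains the indecomposable projectives because $b\ge D$. Let $X\in\mathcal X$, and let $X\to E$ be minimal left almost split. If $X$ is not injective, then $\lambda(E)=\lambda(X)+\lambda(\tau^{-1}X)\le(D^2+1)b$ by (AR2); if $X$ is injective, then $\lambda(E)<b$ by (AR3). By hypothesis the indecomposable summands of $E$ lie in $\mathcal X$. The components of $X\to E$ on these summands are non-isomorphisms, since $X\to E$ is not a split monomorphism.

Suppose that $M\notin\mathcal X$ is indecomposable. The projective cover of $M$ gives a map $f\ne0$ from an indecomposable projective $P$ to $M$. A map from $X\in\mathcal X$ to $M$ is not a split monomorphism, because $M$ is indecomposable and not isomorphic to $X$. It therefore factors through $X\to E$, and so it is a sum of composites $X\to X'\to M$ with $X'\in\mathcal X$ and $X\to X'$ a non-isomorphism. Starting from $f$ and repeating this $j=2^b-1$ times, we write $f$ as a sum of composites $P\to X_1\to\dots\to X_j\to M$ with all $X_i\in\mathcal X$ and the first $j$ maps non-isomorphisms. Each of them is zero by (HS), contradicting $f\ne0$.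
\end{proof}

\section{A computable bound in characteristic zero}\label{sec:char0}

We use two results. The first is Tarski's effective quantifier elimination for the theory $ACF_0$ of algebraically closed fields of characteristic $0$: an algorithm turns every first-order formula in the language of rings into a quantifier-free formula equivalent to it in all models of $ACF_0$. Consequently it is decidable whether a sentence holds in all models. The second is the second Brauer--Thrall theorem in characteristic $0$.

\begin{theorem}[Bautista \cite{Bautista}]\label{thm:BT}
A finite-dimensional algebra over an algebraically closed field of characteristic $0$ that is not of finite type has infinitely many isomorphism classes of indecomposable modules of some fixed dimension.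
\end{theorem}

The plan is to cover all algebras of dimension $d$ by countably many first-order conditions, some of which imply finite type with an explicit bound while the others exclude finite type. Compactness reduces the cover to a finite one, and decidability lets us find it.

\begin{proposition}\label{prop:char0}
There is a computable nondecreasing function $B_0$ with $B_0(D)\ge D$ such that for every algebraically closed field $L$ of characteristic $0$ and every $L$-algebra $A$ of finite type with $1\le\dim A\le D$, all indecomposable $A$-modules have dimension at most $B_0(D)$ and there are at most $B_0(D)^2$ of them up to isomorphism.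
\end{proposition}

\begin{proof}
Fix $d\ge1$. An algebra structure on $L^d$ is a tuple $\gamma=(\gamma_{ij}^l)$ of structure constants that is associative and has an identity $u\in L^d$; call this condition $\operatorname{Alg}_d(\gamma)$. A module structure on $L^e$ is a tuple $x=(x_1,\dots,x_d)$ of $e\times e$ matrices with $x_ix_j=\sum_l\gamma_{ij}^lx_l$ and $\sum_iu_ix_i=I$. Its endomorphisms are the matrices commuting with all $x_i$. It is indecomposable if $e\ge1$ and no endomorphism other than $0$ and $I$ is idempotent; it is isomorphic to $x'$ if $gx_i=x_i'g$ for all $i$ and some invertible $g$; and $\dim\operatorname{End}(x)=s$ says that a linear system has rank $e^2-s$, a condition on minors. All of these are explicit first-order formulas. Consider two families of conditions on $\gamma$.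
\begin{itemize}
\item $\operatorname{Fin}_b(\gamma)$, for $b\ge d$: there is no indecomposable of dimension in $(b,(d^2+1)b]$, and for each $e\le b$ there are at most $b$ isomorphism classes of indecomposables of dimension $e$.
\item $\operatorname{Inf}_e(\gamma)$, for $e\ge1$: there are infinitely many isomorphism classes of indecomposables of dimension $e$.
\end{itemize}
The condition $\operatorname{Fin}_b$ is first-order: its second half says that among any $b+1$ indecomposables of dimension $e$ two are isomorphic. The condition $\operatorname{Inf}_e$ is not first-order as stated, because of the words ``infinitely many''. We replace them first by a dimension inequality, then by Zariski density, and then by a quantifier-free formula. By quantifier elimination, every subset of $L^r$ defined by a formula with parameters is constructible; the dimension of a constructible set is that of its closure.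

\emph{From counting to dimension.} For $1\le s\le e^2$ let $U_s$ be the constructible set of indecomposable module structures $x$ on $L^e$ with $\dim\operatorname{End}(x)=s$. The isomorphism classes are the orbits of $GL_e(L)$ acting by conjugation. An orbit of a connected algebraic group is irreducible and open in its closure, and its dimension is that of the group minus that of a stabilizer. The stabilizer of $x$ is the unit group of $\operatorname{End}(x)$, a nonempty open subset of an affine space of dimension $s$; so all orbits in $U_s$ have dimension $e^2-s$. If they are finite in number, then $\dim U_s\le e^2-s$. Conversely, if $\dim U_s\le e^2-s$, then each orbit closure is an irreducible closed subset of maximal dimension in $\overline{U_s}$, hence one of its finitely many components. Two orbits with the same closure are both open and dense in it, so they meet and are equal. Hence there are finitely many orbits. Thus $\operatorname{Inf}_e$ holds if and only if $\dim U_s\ge e^2-s+1$ for some $s$.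

\emph{From dimension to density.} A constructible set $U$ has $\dim U\ge r$ if and only if its projection to some $r$ of the coordinates is dense in $L^r$. Indeed, let $Z$ be a component of $\overline U$ of dimension at least $r$. The coordinate functions generate the function field of $Z$, so some $r$ of them are algebraically independent on $Z$, which means that the projection of $Z$ to these coordinates is dense; and $U\cap Z$ is dense in $Z$. Conversely, the closure of the image of $U$ under a projection has dimension at most $\dim U$.

\emph{Density is first-order.} Each projection of $U_s$ is defined by a formula in $y\in L^r$ and the parameters $\gamma$. Eliminate quantifiers and write the result as a finite disjunction of conditions $g_1=\dots=g_a=0$, $h\ne0$ with polynomials $g_i(y,\gamma)$ and $h(y,\gamma)$ over $\mathbb Z$. Fix $\gamma$. Since $L^r$ is irreducible, the union is dense if and only if one of the pieces is dense. If a piece is dense, then each $g_i(\cdot,\gamma)$ vanishes on $L^r$, so it is the zero polynomial in $y$ because $L$ is infinite, and $h(\cdot,\gamma)$ is not the zero polynomial because the piece is nonempty. Conversely, under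 these two conditions the piece is the nonempty open set $\{h\ne0\}$, which is dense. Both conditions concern the vanishing of coefficients, which are polynomials in $\gamma$. So $\operatorname{Inf}_e$ is equivalent, in all models of $ACF_0$, to a formula that can be computed from $d$ and $e$; we denote it by the same symbol.

\emph{Compactness.} Let $\gamma$ be an algebra structure over a model of $ACF_0$. If the algebra is of finite type, then $\operatorname{Fin}_b(\gamma)$ holds for all large $b$; if not, then some $\operatorname{Inf}_e(\gamma)$ holds by Theorem~\ref{thm:BT}. So $ACF_0$ together with $\operatorname{Alg}_d(\gamma)$, all $\neg\operatorname{Fin}_b(\gamma)$ and all $\neg\operatorname{Inf}_e(\gamma)$, with $\gamma$ read as new constants, has no model. By the compactness theorem finitely many of these conditions are already contradictory; that is, for some $N\ge d$ the sentence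
\[
\forall\gamma\,\Bigl(\operatorname{Alg}_d(\gamma)\to\bigvee_{d\le b\le N}\operatorname{Fin}_b(\gamma)\ \vee\bigvee_{1\le e\le N}\operatorname{Inf}_e(\gamma)\Bigr)
\]
holds in all models of $ACF_0$. Testing $N=d,d+1,\dots$ with the decision procedure finds such an $N=N_d$. An algebra of dimension $d$ and finite type satisfies no $\operatorname{Inf}_e$, so it satisfies $\operatorname{Fin}_b$ for some $b$ with $d\le b\le N_d$. By Lemma~\ref{lem:gap} its indecomposables have dimension at most $b$, and then there are at most $b^2$ of them. Put $B_0(D)=\max_{d\le D}N_d$.
\end{proof}

\section{The model case $S=W/p^2$}\label{sec:model}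

The ring $S=W/p^2$ has two indecomposable modules, $X_1=W/p$ and $X_2=W/p^2$; the second is the projective one. Let $\iota:X_1\to X_2$ send $1$ to $p$, and let $\pi:X_2\to X_1$ be the projection. Every homomorphism is a $W$-linear combination of composites of $\iota$ and $\pi$, and there are relations of two kinds. The exact sequence $0\to X_1\xrightarrow{\iota}X_2\xrightarrow{\pi}X_1\to0$ gives $\pi\iota=0$, a relation that does not mention $p$. The other relations, $p1_{X_1}=0$ and $p1_{X_2}=\iota\pi$, express the scalar $p$ by paths of positive length.

Impose only the first kind. Let $\mathcal H$ be the $W$-linear category with objects $X_1,X_2$, generators $\alpha:X_1\to X_2$ and $\beta:X_2\to X_1$, and the relation $\beta\alpha=0$. The paths that do not contain $\beta\alpha$ form bases, so with $t=\alpha\beta$ we have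
\[
\mathcal H(X_1,X_1)=W1,\quad \mathcal H(X_1,X_2)=W\alpha,\quad \mathcal H(X_2,X_1)=W\beta,\quad \mathcal H(X_2,X_2)=W1\oplus Wt .
\]
The ranks $1,1,1,2$ are the lengths of the groups $\operatorname{Hom}_S(X_i,X_j)$. The reason is that a single operator recovers these groups. On $\mathcal H(X_1,X_j)$ let $\varphi$ be multiplication by $p$; the cokernel is $k$, as it should be. On $\mathcal H(X_2,X_j)$ let $\varphi(g)=g\,(p-t)$. Then $\varphi(\beta)=p\beta$, with cokernel $k=\operatorname{Hom}_S(X_2,X_1)$, while $\varphi(1)=p-t$ and $\varphi(t)=pt$, with cokernel $W[t]/(t^2,p-t)=W/p^2=\operatorname{End}_S(X_2)$. In each case $\varphi$ is triangular for the grading by path length, with $p$ on the diagonal. Its determinant is $p^{\text{rank}}$, so its cokernel has length equal to the rank.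

Since the relation $\beta\alpha=0$ has integer coefficients, we can replace $W$ by a field $L$ and obtain a category $\mathcal G$ with the same ranks. Put $A=\mathcal G(X_2,X_2)=L[t]/(t^2)$. The $A$-modules $\mathcal G(X_2,X_1)=L\beta$, on which $t$ acts as zero, and $\mathcal G(X_2,X_2)=A$ are exactly the indecomposable $A$-modules, of dimensions $1$ and $2$. This is Theorem~\ref{thm:B} for $S=W/p^2$.

In general the relations of the first kind come from the almost split sequences. Three things that were visible here have to be proved: that the generators can be matched with homomorphisms satisfying the relations (Section~\ref{sec:mesh}); that the cokernel of $\varphi$ is the Hom group and that ranks equal lengths, although the category given by generators and relations is not known in advance to be torsion-free or even finitely generated (Section~\ref{sec:W}); and that the modules so obtained exhaust the indecomposable $A$-modules (Section~\ref{sec:algebra}).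

\section{The quiver and its mesh category}\label{sec:mesh}

From here to the end of Section~\ref{sec:algebra}, and in Section~\ref{sec:free}, $k$, $W$ and $S$ are as in Theorem~\ref{thm:B}. Since $S$ has finite length over $W$, it is an Artin algebra over $W/p^n$ for some $n$.

\subsection*{The radical and the quiver}
Let $\Gamma_0$ be a set of representatives of the indecomposable $S$-modules; it is finite by hypothesis. Write $C(X,Y)=\operatorname{Hom}_S(X,Y)$ and $c(X,Y)=\ell_WC(X,Y)$. For $X,Y\in\Gamma_0$ let $\operatorname{rad}(X,Y)\subseteq C(X,Y)$ be the set of non-isomorphisms. Because endomorphism rings are local, this is an ideal of the category $\Gamma_0$. Put $\operatorname{rad}^0=C$ and $\operatorname{rad}^n(Z,X)=\sum_{V\in\Gamma_0}\operatorname{rad}(V,X)\operatorname{rad}^{n-1}(Z,V)$. For direct sums of members of $\Gamma_0$, let $\operatorname{rad}^n$ consist of the maps all of whose components lie in $\operatorname{rad}^n$. By finite type and (HS) there is $\nu$ with $\operatorname{rad}^\nu=0$.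

The map $p1_X$ is nilpotent, so it lies in $\operatorname{rad}(X,X)$, and $C(X,X)/\operatorname{rad}(X,X)$ is a finite-dimensional division algebra over $k$. Here we use that $k$ is algebraically closed: the division algebra is $k$, and
\begin{equation}\label{eq:End}
C(X,X)=W1_X+\operatorname{rad}(X,X).
\end{equation}
Also $p\operatorname{rad}^n\subseteq\operatorname{rad}^{n+1}$, so each $\operatorname{rad}^n/\operatorname{rad}^{n+1}$ is a $k$-vector space. Put $a_{YX}=\dim_k(\operatorname{rad}/\operatorname{rad}^2)(Y,X)$, and let $\Gamma$ be the quiver with vertex set $\Gamma_0$ and $a_{YX}$ arrows $Y\to X$. The words projective and injective and the map $\tau$, applied to vertices, refer to the modules. The next lemma says that the arrows ending at $X$ index the summands of the minimal right almost split map to $X$, and that any lift of bases produces such a map.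

\begin{lemma}\label{lem:bases}
Let $X\in\Gamma_0$.
\begin{enumerate}
\item[(a)] Let $g:E\to X$ be minimal right almost split, with $E$ a direct sum of members of $\Gamma_0$. Then $\operatorname{rad}^n(Z,X)=g\operatorname{rad}^{n-1}(Z,E)$ for all $Z\in\Gamma_0$ and $n\ge1$. For each $Y$ the components of $g$ on the summands equal to $Y$ form a basis of $(\operatorname{rad}/\operatorname{rad}^2)(Y,X)$; so $Y$ has multiplicity $a_{YX}$ in $E$.
\item[(b)] If for every $Y$ maps $f_{Y,i}\in\operatorname{rad}(Y,X)$, $1\le i\le a_{YX}$, are given whose classes form a basis of $(\operatorname{rad}/\operatorname{rad}^2)(Y,X)$, then $f=(f_{Y,i}):\bigoplus_YY^{a_{YX}}\to X$ is minimal right almost split.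
\item[(c)] The statements (a) and (b) hold with all arrows reversed, for minimal left almost split maps $X\to E$ and the spaces $(\operatorname{rad}/\operatorname{rad}^2)(X,Y)$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) A map $V\to X$ with $V\in\Gamma_0$ is a split epimorphism exactly when it is an isomorphism, so $\operatorname{rad}(V,X)=g\,C(V,E)$. Hence $\operatorname{rad}^n(Z,X)=\sum_Vg\,C(V,E)\operatorname{rad}^{n-1}(Z,V)=g\operatorname{rad}^{n-1}(Z,E)$; for the last equality, $\subseteq$ holds because $\operatorname{rad}^{n-1}$ is an ideal, and $\supseteq$ follows by taking for $V\to E$ the inclusions of the summands. By \eqref{eq:End} the inclusions $\iota_1,\dots,\iota_a$ of the summands equal to $Y$ give a $k$-basis of $C(Y,E)/\operatorname{rad}(Y,E)$, so the components $g\iota_i$ span $(\operatorname{rad}/\operatorname{rad}^2)(Y,X)$. Suppose that $g\iota\in\operatorname{rad}^2(Y,X)$ for $\iota=\sum w_i\iota_i$ with $w_i\in W$ and some $w_i$ a unit. Then $g\iota=gr$ with $r\in\operatorname{rad}(Y,E)$, and $\rho\iota=1_Y$ for $\rho$ the $i$-th projection divided by $w_i$. The map $\rho(\iota-r)=1-\rho r$ is invertible, so $j=\iota-r$ has a left inverse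 $\rho'$, and $gj=0$. Now $h=1-j\rho'$ satisfies $gh=g$ and $hj=0$, so $h$ is not an automorphism; this contradicts minimality.

(b) Take $g$ as in (a); we may assume $E=\bigoplus_YY^{a_{YX}}$. Each $f_{Y,i}$ factors through $g$, so $f=gs$ with $s\in\operatorname{End}(E)$. By \eqref{eq:End}, $s=s_0+r$ with $r\in\operatorname{rad}(E,E)$ and $s_0$ given, for each $Y$, by a square matrix $(w_{ji})$ over $W$. Then $f_{Y,i}\equiv\sum_jw_{ji}\,g\iota_j$ modulo $g\operatorname{rad}(Y,E)=\operatorname{rad}^2(Y,X)$. Modulo $p$ the matrix expresses one basis in another, so $s_0$ is invertible. As $\operatorname{rad}(E,E)$ is a nilpotent ideal, $s$ is invertible.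

(c) The proofs of (a) and (b) use only composition, direct sums, \eqref{eq:End} and (AR1), so they apply in the opposite category.
\end{proof}

Let $X$ be non-projective, with almost split sequence $0\to\tau X\to E\to X\to0$. By parts (a) and (c), the multiplicity of $Y$ in $E$ is both $a_{YX}$ and $a_{\tau X,Y}$. Fix bijections $\sigma$ from the arrows $Y\to X$ to the arrows $\tau X\to Y$. By (AR2), these combine to a bijection $\sigma$ from the arrows with non-projective target to the arrows with non-injective source.

\subsection*{The mesh category}
Let $O$ be a commutative ring. The path category $O\Gamma$ has the vertices as objects, and $O\Gamma(Z,X)$ is the free $O$-module on the paths from $Z$ to $X$, written $\alpha_n\cdots\alpha_1$ with $\alpha_1$ first. For each non-projective vertex $X$ put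
\[
m_X=\sum_{\alpha:Y_\alpha\to X}\alpha\,\sigma(\alpha)\ \in O\Gamma(\tau X,X),
\]
the formal shadow of the vanishing of the composite $\tau X\to E\to X$. The \emph{mesh category} $O(\Gamma)$ is the quotient of $O\Gamma$ by the ideal $\mathcal I$ generated by the $m_X$. It is graded by path length. Each $O(\Gamma)_n(Z,X)$ is the cokernel of a map of finitely generated free modules that is defined over $\mathbb Z$, so it is finitely generated and equals $O\otimes_{\mathbb Z}\mathbb Z(\Gamma)_n(Z,X)$. For $S=W/p^2$ we have $\tau X_1=X_1$, $\sigma(\beta)=\alpha$ and $m_{X_1}=\beta\alpha$, and $W(\Gamma)$ is the category $\mathcal H$ of Section~\ref{sec:model}.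

\emph{Conventions.} A term that contains $\tau X$ with $X$ projective, or $\tau^{-1}Z$ with $Z$ injective, is $0$. The symbol $O\delta$ with $\delta\in\{0,1\}$ denotes $O$ or $0$.

\begin{lemma}\label{lem:meshexact}
For all $O,Z,X,n$ the following two sequences are exact; the sums run over the arrows $\alpha:Y_\alpha\to X$ and $\beta:Z\to Y_\beta$:
\begin{gather*}
O(\Gamma)_{n-2}(Z,\tau X)\xrightarrow{h\mapsto(\sigma(\alpha)h)}\bigoplus_\alpha O(\Gamma)_{n-1}(Z,Y_\alpha)\xrightarrow{(h_\alpha)\mapsto\sum\alpha h_\alpha}O(\Gamma)_n(Z,X)\to O\delta_{ZX}\delta_{n0}\to0,\\
O(\Gamma)_{n-2}(\tau^{-1}Z,X)\xrightarrow{h\mapsto(h\sigma^{-1}(\beta))}\bigoplus_\beta O(\Gamma)_{n-1}(Y_\beta,X)\xrightarrow{(h_\beta)\mapsto\sum h_\beta\beta}O(\Gamma)_n(Z,X)\to O\delta_{ZX}\delta_{n0}\to0.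
\end{gather*}
\end{lemma}

\begin{proof}
For $n=0$ the first two terms vanish and $O(\Gamma)_0(Z,X)=O\delta_{ZX}$, as $\mathcal I_0=0$. Let $n\ge1$. Splitting off the last arrow of a path identifies $O\Gamma_n(Z,X)$ with $\bigoplus_\alpha\alpha\,O\Gamma_{n-1}(Z,Y_\alpha)$. The module $\mathcal I_n(Z,X)$ is spanned by the elements $um_Vv$ with paths $u:V\to X$ and $v:Z\to\tau V$. Those with $u=\alpha u'$ span $\alpha\,\mathcal I_{n-1}(Z,Y_\alpha)$. Those with $u$ trivial exist only if $X=V$ is non-projective, and then $m_Xv=\sum_\alpha\alpha\,\sigma(\alpha)v$. So $O(\Gamma)_n(Z,X)$ is the quotient of $\bigoplus_\alpha O(\Gamma)_{n-1}(Z,Y_\alpha)$ by the span of the elements $(\sigma(\alpha)v)_\alpha$, which is the first claim. For the second, split off the first arrow. The elements $um_Vv$ with $v=v'\beta$ span $\mathcal I_{n-1}(Y_\beta,X)\beta$. Those with $v$ trivial exist only if $Z=\tau V$ is non-injective, and then $V=\tau^{-1}Z$ and $um_V=\sum_\beta u\,\sigma^{-1}(\beta)\,\beta$.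
\end{proof}

The lemma says nothing about injectivity on the left; this will come from the module category.

\subsection*{Representing arrows by homomorphisms}
We would like a functor from $W(\Gamma)$ to $S$-modules, that is, one homomorphism $f(\alpha)$ for each arrow such that all $m_X$ go to zero. Once the maps on the arrows ending at $X$ are chosen, the kernel dictates the maps on the arrows starting at $\tau X$. In a finite quiver this rule can lead back to its starting point. For $S=W/p^3$, with $X_i=W/p^i$, one has $\tau X_1=X_1$ and $\tau X_2=X_2$, and $\sigma$ interchanges the arrows $X_1\to X_2$ and $X_2\to X_1$. Nothing guarantees that the choices close up consistently. We avoid the problem by choosing a new map at every step.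

\begin{lemma}\label{lem:choice}
There are maps $f_m(\alpha)\in\operatorname{rad}(Y,X)$ for all arrows $\alpha:Y\to X$ and all integers $m\ge0$ such that
\begin{enumerate}
\item[(i)] for all $m,Y,X$ the classes of the $f_m(\alpha)$, $\alpha:Y\to X$, form a basis of $(\operatorname{rad}/\operatorname{rad}^2)(Y,X)$;
\item[(ii)] for all $m$ and all non-projective $X$ the sequence
\[
0\to\tau X\xrightarrow{(f_{m+1}(\sigma\alpha))}\bigoplus_{\alpha:Y_\alpha\to X}Y_\alpha\xrightarrow{(f_m(\alpha))}X\to0
\]
is almost split.
\end{enumerate}
\end{lemma}

\begin{proof}
Choose $f_0$ by lifting bases. Let $f_m$ with (i) be given. For non-projective $X$ the map $(f_m(\alpha))_\alpha$ is minimal right almost split by Lemma~\ref{lem:bases}(b), so by (AR2) it has a kernel $(h_\alpha):\tau X\to\bigoplus_\alpha Y_\alpha$ that completes it to an almost split sequence. Put $f_{m+1}(\sigma\alpha)=h_\alpha$. This defines $f_{m+1}$ exactly once on each arrow with non-injective source, and (i) holds for these arrows by Lemma~\ref{lem:bases}(c), since $(h_\alpha)$ is minimal left almost split. On the arrows with injective source choose $f_{m+1}$ by lifting bases.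
\end{proof}

\section{Recovering homomorphisms from the mesh category over $W$}\label{sec:W}

Fix a vertex $Z$. We do not yet know that long paths vanish in $W(\Gamma)$, and we shall solve equations by successive approximation, so we complete with respect to the degree:
\[
\mathcal H_n(X)=W(\Gamma)_n(Z,X),\qquad \mathcal H(X)=\prod_{n\ge0}\mathcal H_n(X),\qquad \mathcal H_{\ge j}(X)=\prod_{n\ge j}\mathcal H_n(X).
\]
The component of degree $n$ of $g\in\mathcal H(X)$ is written $g_n$.

\subsection*{The evaluation maps $F_m$}
For a path $\pi=\alpha_n\cdots\alpha_1:Y\to X$ and $m\ge0$ put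
\[
f_m(\pi)=f_m(\alpha_n)f_{m+1}(\alpha_{n-1})\cdots f_{m+n-1}(\alpha_1)\in\operatorname{rad}^n(Y,X),
\]
with $f_m(\pi)=1$ for a trivial path. Then $f_m(\pi\pi')=f_m(\pi)f_{m+n}(\pi')$. The $W$-linear extension of $f_m$ kills $um_Vv$: if $u$ has length $j$, the image contains the factor $\sum_\alpha f_{m+j}(\alpha)f_{m+j+1}(\sigma\alpha)$, which is zero by Lemma~\ref{lem:choice}(ii). It also kills all paths of length at least $\nu$. So $f_m$ induces a $W$-linear map $F_m:\mathcal H(X)\to C(Z,X)$ that vanishes on $\mathcal H_{\ge\nu}(X)$, and
\begin{equation}\label{eq:mult}
F_m(\alpha h)=f_m(\alpha)F_{m+1}(h),\qquad F_m(gq)=F_m(g)F_{m+n}(q)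
\end{equation}
for arrows $\alpha:Y\to X$, $h\in\mathcal H(Y)$, $g\in\mathcal H_n(X)$ and $q\in\mathcal H(Z)$.

\begin{lemma}\label{lem:onto}
For all $m,n\ge0$ and all $X$ we have $\operatorname{rad}^n(Z,X)\subseteq F_m(\mathcal H_n(X))+\operatorname{rad}^{n+1}(Z,X)$ and $F_m(\mathcal H_{\ge n}(X))=\operatorname{rad}^n(Z,X)$. In particular $F_m$ is surjective.
\end{lemma}

\begin{proof}
By Lemma~\ref{lem:bases}(b) and (a), $\operatorname{rad}^n(Z,X)=\sum_\alpha f_m(\alpha)\operatorname{rad}^{n-1}(Z,Y_\alpha)$ for $n\ge1$. Applying this $n$ times, with $m,m+1,\dots$, gives $\operatorname{rad}^n(Z,X)=\sum_\pi f_m(\pi)\,C(Z,Y_\pi)$, where $\pi:Y_\pi\to X$ runs over the paths of length $n$. Now $C(Z,Y)=\operatorname{rad}(Z,Y)$ for $Y\ne Z$, and $C(Z,Z)=W1_Z+\operatorname{rad}(Z,Z)$ by \eqref{eq:End}; this gives the first inclusion. In the second claim $\subseteq$ holds by definition, and $\supseteq$ follows from the first by descending induction on $n$, starting at $n=\nu$.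
\end{proof}

For every $X$ and $m$ consider the diagram
\begin{equation}\label{eq:diagram}
\begin{array}{ccccccccc}
&\mathcal H(\tau X)&\xrightarrow{\ \partial_2\ }&\bigoplus_\alpha\mathcal H(Y_\alpha)&\xrightarrow{\ \partial_1\ }&\mathcal H(X)&\xrightarrow{\ \varepsilon\ }&W\delta_{ZX}&\to0\\[3pt]
&\big\downarrow{\scriptstyle F_{m+2}}&&\big\downarrow{\scriptstyle F_{m+1}}&&\big\downarrow{\scriptstyle F_m}&&\big\downarrow&\\[3pt]
0\to&C(Z,\tau X)&\longrightarrow&\bigoplus_\alpha C(Z,Y_\alpha)&\longrightarrow&C(Z,X)&\longrightarrow&k\delta_{ZX}&\to0
\end{array}
\end{equation}
Here $\partial_2(h)=(\sigma(\alpha)h)_\alpha$, $\partial_1((h_\alpha))=\sum\alpha h_\alpha$, and $\varepsilon$ takes the component of degree $0$. The lower maps are composition with $(f_{m+1}(\sigma\alpha))_\alpha$ and $(f_m(\alpha))_\alpha$, and reduction modulo $\operatorname{rad}(Z,X)$. The upper row is the product over $n$ of the first sequences of Lemma~\ref{lem:meshexact}, so it is exact. The lower row is exact as well. The map $(f_m(\alpha))_\alpha$ is minimal right almost split, so the image in $C(Z,X)$ is $\operatorname{rad}(Z,X)$. On the left we use the left exactness of $C(Z,-)$, applied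 to the sequence of Lemma~\ref{lem:choice}(ii) if $X$ is non-projective, and to the map $(f_m(\alpha))_\alpha$, which is injective by (AR1) and (AR3), if $X$ is projective. The first two squares commute by \eqref{eq:mult}, and the third because $F_m(\mathcal H_{\ge1})\subseteq\operatorname{rad}$.

\subsection*{The operators $\varphi_m$}
In Section~\ref{sec:model} the kernel of the evaluation map was the image of right multiplication by $p-t$, where $t$ is a path that evaluates to $p1_Z$. Now the evaluation of a factor depends on the length of what stands to its left, so $t$ must carry an index too. By Lemma~\ref{lem:onto} choose $t_m\in\mathcal H_{\ge1}(Z)$ with $F_m(t_m)=p1_Z$, for each $m\ge0$, and define $\varphi_m:\mathcal H(X)\to\mathcal H(X)$ by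
\[
\varphi_m(g)=pg-\sum_{n\ge0}g_nt_{m+n}.
\]
The sum makes sense because $g_nt_{m+n}\in\mathcal H_{\ge n+1}$. (If $pS=0$ one may take $t_m=0$, and $\varphi_m$ is multiplication by $p$.) The map $\varphi_m$ is $W$-linear, and
\begin{equation}\label{eq:phi}
(\varphi_m-p)\mathcal H_{\ge j}\subseteq\mathcal H_{\ge j+1},\qquad \varphi_m(\alpha h)=\alpha\varphi_{m+1}(h),\qquad \varepsilon\varphi_m=p\varepsilon,\qquad F_m\varphi_m=0 .
\end{equation}
The first and third relations hold because $t_m$ has positive degree. The second holds because $(\alpha h)_{n+1}=\alpha h_n$ is multiplied by $t_{m+n+1}$. For the last, \eqref{eq:mult} gives $F_m(g_nt_{m+n})=F_m(g_n)F_{m+n}(t_{m+n})=pF_m(g_n)$. In particular $\partial_1\varphi_{m+1}=\varphi_m\partial_1$ and $\partial_2\varphi_{m+2}=\varphi_{m+1}\partial_2$, where $\varphi_{m+1}$ acts on the direct sum componentwise.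

\begin{lemma}\label{lem:kernel}
For all $X$ and $m$ the kernel of $F_m:\mathcal H(X)\to C(Z,X)$ is $\varphi_m(\mathcal H(X))$.
\end{lemma}

\begin{proof}
One inclusion is in \eqref{eq:phi}. For the other we first show, for arbitrary $X$ and $m$: if $g\in\mathcal H(X)$ and $F_m(g)=0$, then
\begin{equation}\label{eq:step}
g=\varphi_m(w1_Z)+\sum_\alpha\alpha h_\alpha\quad\text{with } w\in W,\ F_{m+1}(h_\alpha)=0,
\end{equation}
where the first term is absent if $X\ne Z$. By the third square of \eqref{eq:diagram}, $\varepsilon(g)=pw$ for some $w$. Then $g-\varphi_m(w1_Z)$ is killed by $\varepsilon$ and by $F_m$, so it equals $\partial_1(h)$ for some $h=(h_\alpha)$, and $F_{m+1}(h)$ goes to zero in $C(Z,X)$. By exactness of the lower row and surjectivity of $F_{m+2}$ there is $u\in\mathcal H(\tau X)$ with $F_{m+1}(h)=F_{m+1}(\partial_2u)$. Replacing $h$ by $h-\partial_2u$ does not change $\partial_1(h)$ and gives \eqref{eq:step}.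

Now fix $g\in\ker F_m$. We construct for each $j\ge0$ an expression $g=\varphi_m(q^{(j)})+\sum_\pi\pi h_\pi$, where $\pi:Y_\pi\to X$ runs over the paths of length $j$ and $h_\pi\in\mathcal H(Y_\pi)$ satisfies $F_{m+j}(h_\pi)=0$. For $j=0$ take $q^{(0)}=0$. For the step from $j$ to $j+1$ apply \eqref{eq:step} to each $h_\pi$, with scalar $w_\pi$, and use $\pi\varphi_{m+j}(w_\pi1_Z)=\varphi_m(w_\pi\pi)$, which follows from \eqref{eq:phi}. Then $q^{(j+1)}-q^{(j)}=\sum_{Y_\pi=Z}w_\pi\pi$ lies in $\mathcal H_j(X)$. These differences are the components of an element $q\in\mathcal H(X)$ with $q-q^{(j)}\in\mathcal H_{\ge j}$. Hence $g-\varphi_m(q)=\sum_\pi\pi h_\pi-\varphi_m(q-q^{(j)})$ lies in $\mathcal H_{\ge j}$ for every $j$, and so it is zero.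
\end{proof}

Vanishing statements about the mesh category will be proved by showing that $\varphi$ acts surjectively on the module in question and applying the following form of Nakayama's lemma.

\begin{lemma}\label{lem:nak}
Let $Q=\prod_{n\ge0}Q_n$ with each $Q_n$ finitely generated over $W$, and let $\psi$ be a surjective $W$-linear endomorphism of $Q$ with $(\psi-p)Q_{\ge j}\subseteq Q_{\ge j+1}$ for all $j$. Then $Q=0$.
\end{lemma}

\begin{proof}
Otherwise let $n$ be least with $Q_n\ne0$, so that $Q=Q_{\ge n}$. For $x\in Q_n$ write $x=\psi(y)$ and compare components of degree $n$: $x=py_n$. So $Q_n=pQ_n$, and $Q_n=0$ by Nakayama's lemma.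
\end{proof}

\begin{lemma}\label{lem:inj}
For all $X$ and $m$ the maps $\varphi_m:\mathcal H(X)\to\mathcal H(X)$ and $\partial_2:\mathcal H(\tau X)\to\bigoplus_\alpha\mathcal H(Y_\alpha)$ are injective.
\end{lemma}

\begin{proof}
Let $\varphi_m(g)=0$. Then $p\,\varepsilon(g)=0$, so $\varepsilon(g)=0$ because $W$ is torsion-free; this is where it matters to work over $W$ and not over $W/p^n$. Write $g=\partial_1(h)$. From $\partial_1\varphi_{m+1}(h)=\varphi_m(g)=0$ we get $\varphi_{m+1}(h)=\partial_2(u)$ for some $u$. Then $F_{m+1}\partial_2(u)=0$, so $F_{m+2}(u)=0$ by the injectivity in the lower row of \eqref{eq:diagram}, and $u=\varphi_{m+2}(u')$ by Lemma~\ref{lem:kernel}. The element $h'=h-\partial_2(u')$ satisfies $\varphi_{m+1}(h')=0$ and $\partial_1(h')=g$. So every element of $\ker\varphi_m$ has the form $\sum\alpha h'_\alpha$ with $h'_\alpha\in\ker\varphi_{m+1}$. By induction on $j$, simultaneously for all $X$ and $m$, we get $\ker\varphi_m\subseteq\mathcal H_{\ge j}$. Hence $\ker\varphi_m=0$.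

Let $K=\ker\partial_2$. As $\partial_2$ is homogeneous, $K=\prod K_n$ with $K_n\subseteq\mathcal H_n(\tau X)$ finitely generated, and $K$ is stable under $\varphi_2$. For $u\in K$ we have $F_2(u)=0$ as above, so $u=\varphi_2(u')$. Then $\varphi_1\partial_2(u')=\partial_2(u)=0$, and $u'\in K$ by the first part. So $\varphi_2$ maps $K$ onto $K$, and $K=0$ by Lemma~\ref{lem:nak}.
\end{proof}

\subsection*{Ranks and lengths}
Now let $Z$ vary, and put $r_n(Z,X)=\operatorname{rank}_WW(\Gamma)_n(Z,X)$. Let $T$ be an indeterminate, and let $\mathbf h(T)$ be the square matrix indexed by $\Gamma_0$ with entries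
\[
\mathbf h_{YX}(T)=\delta_{YX}-a_{YX}T+\delta_{Y,\tau X}T^2 .
\]
It depends only on $\Gamma$ and $\tau$. Let $\mathbf r(T)$ have the entries $\sum_nr_n(Z,X)T^n$, and let $\mathbf c$ have the entries $c(Z,X)$. For $S=W/p^2$,
\[
\mathbf h(T)=\begin{pmatrix}1+T^2&-T\\-T&1\end{pmatrix},\qquad \mathbf r(T)=\begin{pmatrix}1&T\\T&1+T^2\end{pmatrix},\qquad \mathbf c=\begin{pmatrix}1&1\\1&2\end{pmatrix},
\]
so $\mathbf r(T)=\mathbf h(T)^{-1}$ and $\mathbf r(1)=\mathbf c$. The same holds in general. The determinant argument of Section~\ref{sec:model} is not available, because torsion has not been excluded; it is replaced by an index count, which gives an inequality, and the matrix $\mathbf h$ turns the inequality into an equality.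

\begin{lemma}\label{lem:ranks}
The entries of $\mathbf r(T)$ are polynomials, $\mathbf r(T)\mathbf h(T)=\mathbf h(T)\mathbf r(T)=1$, and $\mathbf r(1)=\mathbf c$. Moreover, if $j\ge\nu$ and $\bar\varphi$ is the endomorphism of $\mathcal H(X)/\mathcal H_{\ge j}(X)$ induced by $\varphi_0$, then
\begin{equation}\label{eq:index}
c(Z,X)-\ell_W(\ker\bar\varphi)=\sum_{n<j}r_n(Z,X).
\end{equation}
\end{lemma}

\begin{proof}
For an endomorphism $\psi$ whose kernel and cokernel have finite length put $\chi(\psi)=\ell_W(\operatorname{coker}\psi)-\ell_W(\ker\psi)$. By the snake lemma, if $\psi$ preserves a submodule and $\chi$ is defined on the submodule and on the quotient, then $\chi(\psi)$ is defined and is the sum of the two values. Multiplication by $p$ has $\chi=r$ on $W^r$ and $\chi=0$ on a module of finite length, so $\chi$ is the rank on a finitely generated module. By \eqref{eq:phi}, $\bar\varphi$ preserves the finite degree filtration and acts as $p$ on the pieces $\mathcal H_n(X)$, $n<j$; so $\chi(\bar\varphi)$ is the right side of \eqref{eq:index}. By Lemmas~\ref{lem:onto} and~\ref{lem:kernel} the cokernel of $\bar\varphi$ is $C(Z,X)/F_0(\mathcal H_{\ge j})=C(Z,X)$.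 This proves \eqref{eq:index}. It follows that $\sum_nr_n(Z,X)\le c(Z,X)$, so $r_n(Z,X)=0$ for large $n$.

By Lemma~\ref{lem:inj} the first sequence of Lemma~\ref{lem:meshexact} over $W$ is exact with a $0$ added on the left. Counting ranks gives
\[
r_n(Z,X)-\sum_Yr_{n-1}(Z,Y)a_{YX}+r_{n-2}(Z,\tau X)=\delta_{ZX}\delta_{n0},
\]
that is, $\mathbf r(T)\mathbf h(T)=1$. For square matrices over a commutative ring a left inverse is the two-sided inverse, so $\mathbf h(T)\mathbf r(T)=1$. Counting lengths in the lower row of \eqref{eq:diagram} gives $\mathbf c\,\mathbf h(1)=1$. Thus $\mathbf c$ and $\mathbf r(1)$ are both the inverse of $\mathbf h(1)$.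
\end{proof}

The mesh relations record the almost split sequences, but they carry no information at an injective vertex $V$, where no such sequence starts. The next lemma transports the fact that $V\to V/\operatorname{soc}V$ is surjective.

\begin{lemma}\label{lem:surj}
Let $Z$ be a projective and $V$ an injective vertex. Then $q:\mathcal H(V)\to\bigoplus_{\beta:V\to Y_\beta}\mathcal H(Y_\beta)$, $h\mapsto(\beta h)_\beta$, is surjective.
\end{lemma}

\begin{proof}
As $q$ is homogeneous, $Q=\operatorname{coker}q$ is a product of finitely generated modules $Q_n$. By \eqref{eq:phi}, $\varphi_0q=q\varphi_1$, so $\varphi_0$ induces an endomorphism $\psi$ of $Q$ with $(\psi-p)Q_{\ge j}\subseteq Q_{\ge j+1}$. By Lemmas~\ref{lem:onto} and~\ref{lem:kernel}, $F_0$ identifies $\operatorname{coker}\psi$ with the quotient of $\bigoplus_\beta C(Z,Y_\beta)$ by $F_0q(\mathcal H(V))$. Since $F_0(\beta h)=f_0(\beta)F_1(h)$ and $F_1$ is surjective, this submodule is the image of $C(Z,V)$ under composition with $(f_0(\beta))_\beta:V\to\bigoplus_\beta Y_\beta$. That map is minimal left almost split by Lemma~\ref{lem:bases}(c), hence surjective by (AR1) and (AR3). As $Z$ is projective,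 $C(Z,-)$ preserves the surjection. So $\psi$ is surjective, and $Q=0$ by Lemma~\ref{lem:nak}.
\end{proof}

\begin{remark}
Without \eqref{eq:End} the results of this section fail. For $k=\mathbb F_p$, $W=\mathbb Z_p$ and $S=\mathbb F_{p^2}$ the quiver has one vertex $X$ and no arrow, so $W(\Gamma)(X,X)=W$ has rank $1$, while $\operatorname{End}_S(X)$ has length $2$. This is why Section~\ref{sec:finite} extends scalars to $W(\overline{\mathbb F}_p)$. Finite type was used for $\operatorname{rad}^\nu=0$ and for the finiteness of the matrices.
\end{remark}

\section{The algebra $A$}\label{sec:algebra}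

Let $L$ be a field and $\mathcal G=L(\Gamma)$. We call $L$ \emph{admissible} if its characteristic is $0$ or $p$ and $\dim_L\mathcal G_n(Z,X)=r_n(Z,X)$ for all $n,Z,X$. Every field of characteristic $0$ is admissible: $\mathbb Z(\Gamma)_n(Z,X)$ is a sum of some $\mathbb Z^r$ and a finite group, tensoring with $W$ shows $r=r_n(Z,X)$, and tensoring with $L$ kills the finite group. This is the only use of the characteristic of $L$ in Theorem~\ref{thm:B}, apart from (G3) below.

\begin{lemma}\label{lem:G}
Let $L$ be admissible. For all vertices $Z,X$, with the maps of Lemmas~\ref{lem:meshexact} and~\ref{lem:surj}: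
\begin{enumerate}
\item[(G1)] $0\to\mathcal G(Z,\tau X)\to\bigoplus_{\alpha:Y_\alpha\to X}\mathcal G(Z,Y_\alpha)\to\mathcal G(Z,X)\to L\delta_{ZX}\to0$ is exact;
\item[(G2)] $0\to\mathcal G(\tau^{-1}Z,X)\to\bigoplus_{\beta:Z\to Y_\beta}\mathcal G(Y_\beta,X)\to\mathcal G(Z,X)\to L\delta_{ZX}\to0$ is exact;
\item[(G3)] if $Z$ is projective and $X$ is injective, $\mathcal G(Z,X)\to\bigoplus_{\beta:X\to Y_\beta}\mathcal G(Z,Y_\beta)$ is surjective;
\item[(G4)] $\dim_L\mathcal G(Z,X)=c(Z,X)$, and $\mathcal G_n=0$ for large $n$.
\end{enumerate}
\end{lemma}

\begin{proof}
(G4) follows from Lemma~\ref{lem:ranks}. In (G1) and (G2), Lemma~\ref{lem:meshexact} gives exactness in each degree except for injectivity on the left. The dimension of the kernel on the left is therefore an alternating sum of dimensions. For (G1) this sum is zero by the identity $\mathbf r(T)\mathbf h(T)=1$. For (G2) it is zero by $\mathbf h(T)\mathbf r(T)=1$, whose entry at $(Z,X)$ in degree $n$ reads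
\[
r_n(Z,X)-\sum_Ya_{ZY}\,r_{n-1}(Y,X)+r_{n-2}(\tau^{-1}Z,X)=\delta_{ZX}\delta_{n0}.
\]
For (G3), let $Q_n$ be the cokernel in degree $n$ of the corresponding map for $\mathbb Z(\Gamma)$, a finitely generated abelian group. By Lemma~\ref{lem:surj} and right exactness, $W\otimes Q_n=0$, so $Q_n$ has no summand $\mathbb Z$ or $\mathbb Z/p^a$ and is finite of order prime to $p$. Hence $L\otimes Q_n=0$ in characteristic $0$ or $p$.
\end{proof}

Let $L$ be admissible, and let $\Delta=\bigoplus_{X,Y}\mathcal G(X,Y)$ with composition as product (and product $0$ for non-composable maps). By (G4) this is a finite-dimensional algebra, and the maps of positive degree form a nilpotent ideal with quotient $L^{\Gamma_0}$. All modules below are finite-dimensional. A right $\Delta$-module $N$ is the same as a contravariant functor $X\mapsto N1_X$ on $\mathcal G$, and a left module is a covariant functor. The simple right modules $L_X$ and the simple left modules $L^X$ are one-dimensional, concentrated at the vertex $X$. The indecomposable projective right and left modules are $\mathcal G_X=1_X\Delta=\mathcal G(-,X)$ and $\mathcal G^X=\Delta1_X=\mathcal G(X,-)$, and $\operatorname{Hom}_\Delta(\mathcal G_X,N)=N1_X$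 and $\operatorname{Hom}_\Delta(\mathcal G^X,N)=1_XN$ (Yoneda). Letting $Z$ vary in (G1) and $X$ vary in (G2), we obtain projective resolutions
\begin{gather}
0\to\mathcal G_{\tau X}\to\bigoplus_\alpha\mathcal G_{Y_\alpha}\to\mathcal G_X\to L_X\to0,\label{eq:resR}\\
0\to\mathcal G^{\tau^{-1}Z}\to\bigoplus_\beta\mathcal G^{Y_\beta}\to\mathcal G^Z\to L^Z\to0.\label{eq:resL}
\end{gather}
By induction on the length, every left $\Delta$-module has projective dimension at most $2$.

For a module $X$ over $S$, the data $\operatorname{Hom}_S(P_i,X)$ determine its composition factors; we imitate this in $\mathcal G$. Take $P_1,\dots,P_s$ to be the projective vertices, let $e=\sum_i1_{P_i}\in\Delta$, and put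
\[
A_0=e\Delta e=\bigoplus_{i,j}\mathcal G(P_i,P_j),\qquad M_X=\mathcal G_Xe=\bigoplus_i\mathcal G(P_i,X).
\]
Each $M_X$ is a right $A_0$-module, that is, a left module over $A=A_0^{\mathrm{op}}$.

\begin{proposition}\label{prop:A}
Let $L$ be admissible. Then $\dim_LA=d$. The modules $M_X$, $X\in\Gamma_0$, are indecomposable and pairwise non-isomorphic, and every indecomposable $A$-module is isomorphic to one of them. The $M_{P_i}$ are the indecomposable projective $A$-modules, the multiplicity of the top of $M_{P_i}$ in $M_X$ equals that of the top of $P_i$ in $X$, and $\dim_LM_X=\ell_S(X)$.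
\end{proposition}

Since fields of characteristic $0$ are admissible, Proposition~\ref{prop:A} proves Theorem~\ref{thm:B}.

\begin{proof}
\emph{Dimensions.} By (G4), $\dim A=\sum_{i,j}c(P_i,P_j)=d$. The quotient of $A_0$ by the nilpotent ideal of elements of positive degree is $L^s$. So the $M_{P_i}=1_{P_i}A_0$ are the indecomposable projective right modules, their tops are the simple modules and are one-dimensional, and the $i$-th simple occurs in $M_X$ with multiplicity $\dim M_X1_{P_i}=\dim\mathcal G(P_i,X)=\ell_W\operatorname{Hom}_S(P_i,X)$. The last number is the multiplicity of the top of $P_i$ in $X$. Indeed, both are additive on exact sequences of $S$-modules, and a map from $P_i$ to the top of $P_j$ factors through the top of $P_i$, so these maps form the group $0$ if $i\ne j$ and the endomorphism ring of a simple module, which is $k$ by \eqref{eq:End}, if $i=j$. Summing over $i$ gives $\dim M_X=\ell_S(X)$.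

\emph{Step 1: restriction $\mathcal G(X,Y)=\operatorname{Hom}_\Delta(\mathcal G_X,\mathcal G_Y)\to\operatorname{Hom}_{A_0}(M_X,M_Y)$ is bijective.} Passing from $N$ to $Ne$ forgets the composition factors $L_U$ with $U$ non-projective, so we show that $\mathcal G_Y$ does not see them. Let $U$ be non-projective. Applying $\operatorname{Hom}_\Delta(-,\mathcal G_Y)$ to the resolution \eqref{eq:resR} of $L_U$ gives the complex
\[
\mathcal G(U,Y)\xrightarrow{h\mapsto(h\alpha)}\bigoplus_{\alpha:Y_\alpha\to U}\mathcal G(Y_\alpha,Y)\xrightarrow{(h_\alpha)\mapsto\sum h_\alpha\sigma(\alpha)}\mathcal G(\tau U,Y).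
\]
With $\beta=\sigma(\alpha)$ this is the beginning of (G2) for $Z=\tau U$. So $\operatorname{Hom}_\Delta(L_U,\mathcal G_Y)=0$ and $\operatorname{Ext}^1_\Delta(L_U,\mathcal G_Y)=0$. By induction on the length, $\operatorname{Hom}_\Delta(N,\mathcal G_Y)=\operatorname{Ext}^1_\Delta(N,\mathcal G_Y)=0$ whenever $Ne=0$.

Let $\eta:M_X\otimes_{A_0}e\Delta\to\mathcal G_X$ be the multiplication map. The exact functor $N\mapsto Ne$ turns $\eta$ into the isomorphism $M_X\otimes_{A_0}A_0\to M_X$, so $e$ kills the kernel and the cokernel of $\eta$. The sequence $0\to\operatorname{im}\eta\to\mathcal G_X\to\operatorname{coker}\eta\to0$ gives $\operatorname{Hom}(\mathcal G_X,\mathcal G_Y)\cong\operatorname{Hom}(\operatorname{im}\eta,\mathcal G_Y)$, by the vanishing of Hom and $\operatorname{Ext}^1$ on $\operatorname{coker}\eta$. The sequence $0\to\ker\eta\to M_X\otimes e\Delta\to\operatorname{im}\eta\to0$ gives $\operatorname{Hom}(\operatorname{im}\eta,\mathcal G_Y)\cong\operatorname{Hom}(M_X\otimes e\Delta,\mathcal G_Y)$, by the vanishing of Hom on $\ker\eta$. By adjunction the last group is $\operatorname{Hom}_{A_0}(M_X,\mathcal G_Ye)$. The composite bijection sends $\theta$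 to $x\mapsto\theta\eta(x\otimes e)=\theta(x)$, which is the restriction.

Hence $\operatorname{End}(M_X)\cong\mathcal G(X,X)$ is $L1_X$ plus a nilpotent ideal. It is local, so $M_X$ is indecomposable. An isomorphism $M_X\cong M_Y$ would give maps $X\to Y\to X$ in $\mathcal G$ with composite $1_X$; for $X\ne Y$ such maps have positive degree, so this is impossible.

\emph{Step 2: for projective $P$ the functor $\operatorname{Hom}_\Delta(-,\mathcal G^P)$ is exact.} By induction on the length it suffices to show $\operatorname{Ext}^1_\Delta(L^Z,\mathcal G^P)=0$ for all $Z$. Applying $\operatorname{Hom}_\Delta(-,\mathcal G^P)$ to \eqref{eq:resL} gives the complex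
\[
\mathcal G(P,Z)\xrightarrow{h\mapsto(\beta h)}\bigoplus_{\beta:Z\to Y_\beta}\mathcal G(P,Y_\beta)\xrightarrow{(h_\beta)\mapsto\sum\sigma^{-1}(\beta)h_\beta}\mathcal G(P,\tau^{-1}Z),
\]
and we need exactness in the middle. If $Z$ is non-injective, this is (G1) for $X=\tau^{-1}Z$, with $\alpha=\sigma^{-1}(\beta)$. If $Z$ is injective, the last term is $0$ and the claim is (G3).

\emph{Step 3: every right $A_0$-module $M$ is a direct sum of modules $M_X$.} For finite formal sums $U,V$ of vertices define $\mathcal G(U,V)$, $\mathcal G^U$ and $M_U$ additively. Choose a projective presentation $M_U\to M_V\to M\to0$ with $U,V$ sums of projective vertices. By Step 1 the first map is composition with some $\phi\in\mathcal G(U,V)$. We want a cokernel of $\phi$ inside $\mathcal G$, and we find it as a kernel on the side of left modules. Let $\phi^*:\mathcal G^V\to\mathcal G^U$, $h\mapsto h\phi$, have kernel $K$ and cokernel $N$. Since $\mathcal G^U$ and $\mathcal G^V$ are projective, $\operatorname{Ext}^1_\Delta(K,-)\cong\operatorname{Ext}^3_\Delta(N,-)=0$. So $K$ is projective, $K\cong\mathcal G^Y$ for a formal sum $Y$ of vertices, and the inclusion is $\psi^*$ for some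 $\psi\in\mathcal G(V,Y)$. Apply the exact functor of Step 2 to $0\to\mathcal G^Y\to\mathcal G^V\to\mathcal G^U$. By Yoneda the result is an exact sequence
\[
\mathcal G(P,U)\xrightarrow{h\mapsto\phi h}\mathcal G(P,V)\xrightarrow{h\mapsto\psi h}\mathcal G(P,Y)\to0
\]
for every projective vertex $P$. Its maps commute with right multiplication by elements of $A_0$. Summing over $P$ gives an exact sequence $M_U\to M_V\to M_Y\to0$ of $A_0$-modules, so $M\cong M_Y$.
\end{proof}

\section{From finite rings to algebras over the Witt vectors}\label{sec:finite}

Let $R$ be a ring of order $p^D$, choose $n$ with $p^nR=0$, and put $o=\mathbb Z/p^n$, $k=\overline{\mathbb F}_p$, $W=W(k)$ and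
\[
S=W\otimes_{\mathbb Z_p}R=(W/p^n)\otimes_oR .
\]
For an $R$-module $M$ we have $S\otimes_RM=W\otimes_{\mathbb Z_p}M$. The ring $W$ is torsion-free, hence flat, over $\mathbb Z_p$, and $W\otimes\mathbb Z/p=k$ has length $1$. By additivity,
\begin{equation}\label{eq:length}
\ell_W(S\otimes_RM)=\lambda(M),\qquad\text{in particular }\ell_W(S)=D .
\end{equation}
We must show that finite type passes up from $R$ to $S$, and that bounds pass down from $S$ to $R$. For the first point we use that $W/p^n$ is a union of finite rings that behave over $o$ like separable field extensions. For a perfect field $K$ of characteristic $p$, the ring $W(K)/p^n$ is the ring $W_n(K)$ of Witt vectors of length $n$, whose underlying set is $K^n$, functorially in $K$. Hence $W/p^n$ is the directed union of the rings $O_r=W_n(\mathbb F_{p^r})$, which are local, have $p^{nr}$ elements, and have nilpotent maximal ideal $(p)$ with residue field $\mathbb F_{p^r}$.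

\begin{lemma}\label{lem:sep}
There is $\omega=\sum_ia_i\otimes b_i\in O_r\otimes_oO_r$ with $\sum_ia_ib_i=1$ and $(y\otimes1)\omega=(1\otimes y)\omega$ for all $y\in O_r$.
\end{lemma}

\begin{proof}
Let $g\in o[x]$ be a monic lift of an irreducible polynomial $\bar g$ of degree $r$ over $\mathbb F_p$. A root of $\bar g$ generates $\mathbb F_{p^r}$ and is simple, so by Hensel's lemma it lifts to a root $\theta\in O_r$ of $g$, and $g'(\theta)$ is a unit. The map $o[x]/(g)\to O_r$, $x\mapsto\theta$, is surjective modulo the nilpotent ideal $(p)$, hence surjective, and both rings have $p^{nr}$ elements. So $O_r=o[\theta]\cong o[x]/(g)$, and $O_r\otimes_oO_r\cong O_r[x]/(g)$ with $y\otimes1\mapsto y$ and $1\otimes\theta\mapsto x$. Write $g=(x-\theta)g_1$ in $O_r[x]$. Modulo $x-\theta$ the polynomial $g_1$ is the unit $g_1(\theta)=g'(\theta)$, so $x-\theta$ and $g_1$ are comaximal, and $O_r[x]/(g)\cong O_r\times O_r[x]/(g_1)$. The first projection is $x\mapsto\theta$, which is the multiplication map of $O_r\otimes_oO_r$. Let $\omega$ correspond to $(1,0)$. Then $\sum a_ib_i=1$, and $(x-\theta)\omega=0$ because $x-\theta$ has first coordinate $0$. The elements $y$ with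 $(y\otimes1)\omega=(1\otimes y)\omega$ form an $o$-subalgebra that contains $\theta$, so they fill $O_r$.
\end{proof}

\begin{lemma}\label{lem:up}
If $R$ is of finite type, then so is $S$.
\end{lemma}

\begin{proof}
Let $N$ be an indecomposable $S$-module. It has a finite presentation, since $S$ has finite length over $W$. The entries of a presenting matrix come from $R_r=O_r\otimes_oR$ for some $r$, so $N\cong S\otimes_{R_r}N'$ for a finite $R_r$-module $N'$. Consider $R_r\otimes_RN'=O_r\otimes_oN'$, with $O_r$ acting on the left factor and $R$ on the right factor, and the $R_r$-linear map $\mu(y\otimes x)=yx$ to $N'$. Put $s(x)=\sum_ia_i\otimes b_ix$. Then $\mu s=1$. The map $s$ is $R$-linear because $O_r$ is central in $R_r$, and it is $O_r$-linear because $s(yx)=\sum a_i\otimes b_iyx=\sum ya_i\otimes b_ix$ by Lemma~\ref{lem:sep}. So $N'$ is a direct summand of $R_r\otimes_RN'$, and $N$ is a direct summand of $S\otimes_RN'$. Decompose $N'$ over $R$. By the Krull--Schmidt theorem $N$ is a summand of $S\otimes_RM$ for an indecomposable $R$-module $M$. There are finitely many such $M$, and each $S\otimes_RM$ has finitely many indecomposable summands up to isomorphism.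
\end{proof}

When an indecomposable $R$-module is extended to $S$ it may decompose, and the number of pieces is not bounded in advance. The next lemma shows that the pieces are distinct; this is the reason for bounding the \emph{number} of indecomposables in Proposition~\ref{prop:char0}.

\begin{lemma}\label{lem:down}
For every indecomposable $R$-module $M$, the $S$-module $S\otimes_RM$ is a direct sum of pairwise non-isomorphic indecomposable modules.
\end{lemma}

\begin{proof}
The ring $\operatorname{End}_R(M)$ is finite and local, with nilpotent radical $J_0$. The quotient is a finite division ring, hence a field $\mathbb F_{p^f}$. For $R$-modules $M_1,M_2$ the natural map $W\otimes_{\mathbb Z_p}\operatorname{Hom}_R(M_1,M_2)\to\operatorname{Hom}_S(S\otimes_RM_1,S\otimes_RM_2)$ is bijective: this holds for $M_1=R^a$, and by flatness both sides turn a presentation $R^a\to R^b\to M_1\to0$ into a left exact sequence. So $\Omega=\operatorname{End}_S(S\otimes_RM)$ equals $W\otimes\operatorname{End}_R(M)$. The ideal $J=W\otimes J_0$ is nilpotent, and $\Omega/J=k\otimes_{\mathbb F_p}\mathbb F_{p^f}\cong k^f$, since the minimal polynomial of a generator of $\mathbb F_{p^f}$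 has $f$ distinct roots in $k$. Lift the $f$ coordinate idempotents to orthogonal idempotents $e_1,\dots,e_f\in\Omega$ with sum $1$, and let $N_i$ be the image of $e_i$. Then $S\otimes_RM=\bigoplus_iN_i$ and $\operatorname{Hom}_S(N_j,N_i)=e_i\Omega e_j$. The ring $e_i\Omega e_i$ is $k$ modulo a nilpotent ideal, so it is local and $N_i$ is indecomposable. For $i\ne j$ we have $e_i\Omega e_j\subseteq J$; an isomorphism $N_i\cong N_j$ would give $e_i\in e_i\Omega e_j\Omega e_i\subseteq J$, which is false.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:A}]
Put $B(D)=D\cdot B_0(D)^3$ with $B_0$ from Proposition~\ref{prop:char0}. This function is computable, does not involve $p$, and satisfies $B(D)\ge D$.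

(1)$\Rightarrow$(2). By \eqref{eq:length} and Lemma~\ref{lem:up}, Theorem~\ref{thm:B} applies to $S$. Each $P_i$ occurs as a summand of $S$, so $\bigoplus_iP_i\cong Se$ for an idempotent $e\ne0$, and $d=\ell_W\operatorname{End}_S(Se)=\ell_W(eSe)$ satisfies $1\le d\le D$. Take $L=\overline{\mathbb Q}$. By Theorem~\ref{thm:B} and Proposition~\ref{prop:char0}, $S$ has at most $B_0(D)^2$ indecomposables, each of composition length at most $B_0(D)$. A simple $S$-module is a quotient of $S$ and has $W$-length at most $D$, so each indecomposable has $W$-length at most $D\,B_0(D)$. If $M$ is an indecomposable $R$-module, then $S\otimes_RM$ has at most $B_0(D)^2$ summands by Lemma~\ref{lem:down}, and \eqref{eq:length} gives $\lambda(M)\le B_0(D)^2\cdot D\,B_0(D)=B(D)$.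

(2)$\Rightarrow$(3) is immediate.

(3)$\Rightarrow$(1). By Lemma~\ref{lem:gap} with $b=B(D)\ge D$, every indecomposable has order at most $p^{B(D)}$, and there are finitely many module structures on a set of bounded size.
\end{proof}

\section{Freeness of the mesh category over $W$}\label{sec:free}

\begin{proof}[Proof of Theorem~\ref{thm:C}]
We use the notation of Section~\ref{sec:W}, with $\mathcal H=\mathcal H(X)$ and $\varphi=\varphi_0$.

(1) By Lemma~\ref{lem:ranks} there is $j\ge\nu$ with $\sum_{n<j}r_n(Z,X)=c(Z,X)$, and then \eqref{eq:index} gives $\ker\bar\varphi=0$; that is, $\varphi(g)\in\mathcal H_{\ge j}$ implies $g\in\mathcal H_{\ge j}$. Since $\mathcal H_{\ge j}\subseteq\ker F_0=\varphi(\mathcal H)$, the map $\varphi$ sends $\mathcal H_{\ge j}$ onto itself, and $\mathcal H_{\ge j}=0$ by Lemma~\ref{lem:nak}. So $\mathcal H=W(\Gamma)(Z,X)$ is finitely generated. Its torsion submodule is graded, has finite length, and is stable under the $W$-linear map $\varphi$. As $\varphi$ is injective by Lemma~\ref{lem:inj}, it is surjective on the torsion submodule, which vanishes by Lemma~\ref{lem:nak}. A finitely generated torsion-free module over a discrete valuation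 ring is free, and the rank is $\sum_nr_n(Z,X)=c(Z,X)$.

(2) By Lemma~\ref{lem:onto}, $F_0$ induces a surjection $\mathcal H_n\to\operatorname{rad}^n(Z,X)/\operatorname{rad}^{n+1}(Z,X)$. The target is killed by $p$, so the map factors through $\mathcal H_n/p\mathcal H_n=k(\Gamma)_n(Z,X)$, which has dimension $r_n(Z,X)$ because $\mathcal H_n$ is free by (1). Summed over $n$, the dimensions of the sources give $c(Z,X)$, and those of the targets give $\ell_WC(Z,X)=c(Z,X)$ because $\operatorname{rad}^\nu=0$. So every one of the surjections $k(\Gamma)_n(Z,X)\to\operatorname{rad}^n/\operatorname{rad}^{n+1}$ is bijective.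

(3) By Proposition~\ref{prop:A} it remains to show that a field $L$ of characteristic $p$ is admissible. The group $\mathbb Z(\Gamma)_n(Z,X)$ is the sum of $\mathbb Z^{r_n(Z,X)}$ and a finite group. A summand $\mathbb Z/p^a$ would give the torsion summand $W/p^a$ of $W(\Gamma)_n(Z,X)$, against (1). So the finite group has order prime to $p$, and tensoring with $L$ kills it.
\end{proof}

\begin{thebibliography}{9}
\bibitem{ARS} Auslander, Reiten and Smal{\o}, \emph{Representation Theory of Artin Algebras}.
\bibitem{Bautista} R. Bautista, \emph{On algebras of strongly unbounded representation type}, Comment. Math. Helv. 60 (1985), 392--399.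
\end{thebibliography}
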